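\title{Non-dentable unit balls with a residual set of norm attaining functionals}

\begin{abstract}
Let $A(X)$ be the set of norm attaining functionals on a Banach space $X$. If the unit ball of $X$ is not dentable, must $A(X)$ be of the first Baire category in $X^*$? For separable $X$ it must, by a result of Bourgain and Stegall. We show that in general the answer is negative. On the space $C_0(T)$, where $T$ is the tree of all functions from countable ordinals into $\omega$, we construct an equivalent norm whose unit ball is non-dentable while $A(X)$ is of the second category. We then construct equivalent norms for which every slice of the unit ball has diameter $2$ while $A(X)$ contains a dense $G_\delta$ subset of $X^*$.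
\end{abstract}

\section{Introduction}\label{sec:intro}

All Banach spaces in this paper are real and nonzero. Let $X$ be a Banach space with closed unit ball $B_X$ and dual $X^*$, and let
\[
A(X)=\{f\in X^*:\ |f(x)|=\|f\|\ \text{for some } x\in B_X\}
\]
be the set of \emph{norm attaining} functionals. Since $B_X=-B_X$, a functional $f$ lies in $A(X)$ exactly when $f(x)=\|f\|$ for some $x\in B_X$.

Write $U(x,\varepsilon)=\{y\in X:\|y-x\|<\varepsilon\}$, and let $\overline{\mathrm{co}}$ denote the norm-closed convex hull. A bounded set $D\subset X$ is \emph{dentable} if for every $\varepsilon>0$ there is $x\in D$ with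
\[
x\notin\overline{\mathrm{co}}\,\bigl(D\setminus U(x,\varepsilon)\bigr),
\]
and \emph{non-dentable} otherwise. For a bounded closed convex set $B$, a functional $f\neq0$ and a number $\alpha>0$, the set
\[
S(B,f,\alpha)=\{x\in B:\ f(x)>\sup\nolimits_B f-\alpha\}
\]
is called a \emph{slice} of $B$. Dentability measures the size of slices: $B$ is dentable exactly when it has slices of arbitrarily small diameter (Lemma~\ref{lem:slices}).

A subset of a metric space is of the \emph{first category} if it is a countable union of nowhere dense sets, of the \emph{second category} otherwise, and \emph{residual} if its complement is of the first category. Baire's theorem says that in a complete metric space no nonempty open set is of the first category; equivalently, a countable intersection of dense open sets is dense. The dual $X^*$ always carries its norm topology. We study the following question.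

\begin{quote}
\textbf{Question.} If $B_X$ is non-dentable, is $A(X)$ of the first category in $X^*$?
\end{quote}

To see why one would ask this, recall how small slices produce norm attaining functionals. Let $G_m$ be the set of $f\ne0$ for which some slice $S(B_X,f,\alpha)$ has diameter less than $1/m$. This set is open, because $S(B_X,g,\alpha/2)\subset S(B_X,f,\alpha)$ when $g\neq0$ and $\|g-f\|\le\alpha/4$. If $f\in\bigcap_mG_m$, then every sequence $x_k\in B_X$ with $f(x_k)\to\|f\|$ is Cauchy, and $f$ attains its norm at the limit. So if small slices occur in a dense set of directions, $A(X)$ is residual. When $B_X$ is non-dentable, the sets $G_m$ are empty for large $m$ and this mechanism is switched off. The first example one tries suggests that nothing replaces it. Let $X=c_0(\Gamma)$ with $\Gamma$ infinite. Every slice of $B_X$ has diameter $2$: take a point of the slice and reset to $+1$ or to $-1$ a coordinate $\gamma$ at which $|f_\gamma|$ is small. A functional $f\in\ell_1(\Gamma)$ attains its norm at $x\in B_X$ only if $|x_\gamma|=1$ whenever $f_\gamma\ne0$, so $A(X)$ is the union over $n$ of the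 closed nowhere dense sets of functionals with at most $n$ nonzero coordinates. Moreover, by a result of Bourgain and Stegall the answer is positive for every separable $X$; we include a proof as Proposition~\ref{prop:separable}. One would guess that the answer is positive in general.

It is negative. Our counterexamples are renormings of a single space. Let $T$ be the set of all functions $t\colon\alpha\to\omega$, where $\alpha$ ranges over the countable ordinals, ordered by extension: $s\le t$ means that $t$ extends $s$. The elements of $T$ are called \emph{nodes}, and the empty function is the \emph{root} $o$. Put $[s,t]=\{r:s\le r\le t\}$ and $(s,t]=\{r:s<r\le t\}$, and give $T$ the topology with base consisting of $\{o\}$ and all sets $(s,t]$ with $s<t$. In Section~\ref{sec:tree} we check that $T$ is a locally compact Hausdorff space in which the intervals $[o,t]$ are compact and open. Let $X=C_0(T)$ be the space of continuous real functions on $T$ vanishing at infinity, with the supremum norm $\|\cdot\|_\infty$ and its unit ball $B_\infty$. This space is not separable.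

\begin{theorem}\label{thm:A}
Fix $\lambda\in(0,1)$, let $x_t=\mathbf 1_{[o,t]}\in X$ for $t\in T$, and let
\[
B=\overline{\mathrm{co}}\,\bigl(\{\pm x_t:t\in T\}\cup\lambda B_\infty\bigr).
\]
Then $B$ is the unit ball of an equivalent norm $\|\cdot\|_B$ on $X=C_0(T)$, the ball $B$ is non-dentable, and $A(X,\|\cdot\|_B)$ is not of the first category in $X^*$.
\end{theorem}

Theorem~\ref{thm:A} answers the question. The second theorem shows that the two properties can coexist in a much stronger form.

\begin{theorem}\label{thm:B}
Let $p(x)=\sup_T x-\inf_T x$ for $x\in X=C_0(T)$. For every $\eta\in(0,1]$ there is an equivalent norm $\|\cdot\|_B$ on $X$, with unit ball $B$ and with $\frac1{1+\eta}\,p\le\|\cdot\|_B\le p$, such that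
\begin{enumerate}
\item[(1)] every slice of $B$ has $\|\cdot\|_B$-diameter exactly $2$, so that $B$ is non-dentable;
\item[(2)] $A(X,\|\cdot\|_B)$ contains a dense $G_\delta$ subset of $X^*$.
\end{enumerate}
\end{theorem}

The diameter $2$ in (1) is the largest possible for a subset of a unit ball. In (2) one cannot have $A(X)=X^*$: by James' theorem, a space on which every functional attains its norm is reflexive, and the unit ball of a reflexive space is dentable.

Both proofs follow the Baire scheme described above, with one change. A maximizing sequence does not have to converge in norm; it only has to determine a point of the ball at which $f$ takes the limiting value. For a generic $f$ we show that the almost maximizing generators of the ball are localized \emph{in the tree}: they pass through certain nodes, above which $f$ has almost no mass. These nodes form countable chains, and in $T$ every countable chain has a supremum. This property takes over the role of completeness. At the same time every node has infinitely many immediate successors, and this keeps the slices large.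

Section~\ref{sec:slices} treats slices and the separable case, Section~\ref{sec:tree} the tree and the dual of $C_0(T)$, and Section~\ref{sec:A} proves Theorem~\ref{thm:A}. Sections~\ref{sec:ends}--\ref{sec:residual} prove Theorem~\ref{thm:B}.

\section{Slices and the separable case}\label{sec:slices}

\begin{lemma}\label{lem:slices}
Let $B$ be a nonempty bounded closed convex subset of a Banach space $X$. Then $B$ is non-dentable if and only if there is $d>0$ such that every slice of $B$ has diameter at least $d$.
\end{lemma}

\begin{proof}
Suppose that all slices have diameter at least $d$. Fix $0<\varepsilon<d/2$ and $x\in B$, and let $D=B\setminus U(x,\varepsilon)$. The set $D$ is nonempty, since otherwise $B$ and all its slices would have diameter at most $2\varepsilon<d$. If $x\notin\overline{\mathrm{co}}\,D$, the Hahn--Banach theorem gives $f\ne0$ with $f(x)>c:=\sup_Df$. Then $\{y\in B:f(y)>c\}$ is a slice of $B$ that misses $D$. It lies in $U(x,\varepsilon)$ and has diameter at most $2\varepsilon<d$, a contradiction. So $x\in\overline{\mathrm{co}}\,D$ for every $x\in B$, and $B$ is non-dentable.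

Conversely, let $\varepsilon>0$ be such that $x\in\overline{\mathrm{co}}\,(B\setminus U(x,\varepsilon))$ for all $x\in B$. If a slice $S(B,f,\alpha)$ had diameter less than $\varepsilon$, then for $x$ in this slice the set $B\setminus U(x,\varepsilon)$ would lie in the closed half-space $\{f\le\sup_Bf-\alpha\}$, which does not contain $x$. So $d=\varepsilon$ works.
\end{proof}

The next result is the known positive answer for separable spaces. Its proof shows what a counterexample has to look like.

\begin{proposition}[Bourgain, Stegall]\label{prop:separable}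
If $X$ is separable and $B_X$ is non-dentable, then $A(X)$ is of the first category in $X^*$.
\end{proposition}

\begin{proof}
Let $d>0$ be as in Lemma~\ref{lem:slices} and put $r=d/6$. Cover $B_X$ by countably many closed balls $K_n$ with centers $y_n$ and radius $r$, each of them meeting $B_X$. Then $A(X)\subset\bigcup_nA_n$, where
\[
A_n=\{f\in X^*:\ \sup\nolimits_{B_X\cap K_n}f=\|f\|\}.
\]
Both sides of the defining equation are $1$-Lipschitz functions of $f$, so $A_n$ is closed. We show that its complement is dense.

Let $f\ne0$ and $\theta>0$, and choose $0<\rho<\theta r$. The closed ball with center $y_n$ and radius $2r$ has diameter at most $4r<d$, so it does not contain the slice $S(B_X,f,\rho)$. Hence there is $x\in B_X$ with $f(x)>\|f\|-\rho$ and $\|x-y_n\|>2r$. Take $g\in X^*$ with $\|g\|=1$ and $g(x-y_n)=\|x-y_n\|$. Then $\sup_{K_n}g\le g(y_n)+r\le g(x)-r$, and therefore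
\[
\sup_{B_X\cap K_n}(f+\theta g)\le\|f\|+\theta g(x)-\theta r<\|f\|-\rho+\theta g(x)<(f+\theta g)(x)\le\|f+\theta g\|.
\]
So $f+\theta g\notin A_n$, and $f+\theta g$ is at distance $\theta$ from $f$.
\end{proof}

Separability is used once, to have countably many balls $K_n$. In any space with a non-dentable ball, the functionals that attain their norm inside one given ball of radius $d/6$ still form a nowhere dense set. In a counterexample the points of attainment therefore cannot be covered by countably many small balls. In Theorem~\ref{thm:A} these points will be the $x_t$, which form an uncountable family with mutual supremum distance $1$.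

We close this section with the standard facts about balls given by generators. Let $G\subset X$ be bounded and symmetric, and suppose that $B=\overline{\mathrm{co}}\,G$ contains a neighborhood of $0$. Then the Minkowski functional $\|x\|_B=\inf\{\rho>0:x\in\rho B\}$ is an equivalent norm with unit ball $B$. Its dual norm is $f\mapsto\sup_Bf=\sup_Gf$, and in particular \emph{every slice of $B$ meets $G$}. An equivalent norm changes $A(X)$, but not the set $X^*$ or its norm topology, so openness, density and category in $X^*$ may be tested in the original dual norm.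

\section{The tree $T$ and the space $C_0(T)$}\label{sec:tree}

The domain of a node is called its \emph{length}. For $t\in T$ of length $\alpha$ and $j\in\omega$, let $t^\frown j$ be the extension of $t$ to $\alpha+1$ with value $j$ at $\alpha$; these are the \emph{immediate successors} of $t$. A node is the root, or a \emph{successor node} $v=(v^-)^\frown j$ with a unique immediate predecessor $v^-$, or a \emph{limit node}, whose length is a limit ordinal. We write nodes of finite length as tuples and put $z_j=o^\frown j=(j)$. We also write $T_{\ge t}=\{s:s\ge t\}$, $T_{>t}=\{s:s>t\}$, $[s,t)=[s,t]\setminus\{t\}$ and $(t,t]=\emptyset$.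

\subsection*{Order}
\begin{enumerate}
\item[(T1)] If $t$ has length $\alpha$, the restriction map $\beta\mapsto t|_\beta$ is an order isomorphism of the ordinal interval $[0,\alpha]$ onto $[o,t]$. So $[o,t]$ is a countable well-ordered chain, and two nodes with a common upper bound are comparable.
\item[(T2)] Every nonempty countable chain $C$ has a supremum, namely the union of its members; this is a node because a countable supremum of countable ordinals is countable. In particular every nonempty subset of $[o,t]$ has a supremum, which is $\le t$. If $\sup C\notin C$, then $\sup C$ is a limit node and every $r<\sup C$ lies below some member of $C$.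
\item[(T3)] If $t<s$, exactly one immediate successor of $t$ is $\le s$. Hence for every node $t$ and every finite set $F\subset T$, all but finitely many of the $t^\frown j$ are not $\le$ any element of $F$.
\item[(T4)] Incomparable nodes $s,t$ have a largest common lower bound $s\wedge t$, the supremum of $[o,s]\cap[o,t]$, and $s\wedge t<s$, $s\wedge t<t$.
\end{enumerate}

\subsection*{Topology}
The sets $\{o\}$ and $(s,t]$ form a base: they cover $T$, and if $r\in(s,t]\cap(s',t']$, then $s,s'$ are comparable by (T1) and $r\in(\max(s,s'),r]\subset(s,t]\cap(s',t']$. The root and the successor nodes are isolated, since $(v^-,v]=\{v\}$. The sets $(s,t]$ with $s<t$ form a neighborhood base at a limit node $t$.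

\begin{enumerate}
\item[(T5)] $T$ is Hausdorff, and the sets $[o,t]$ and $(s,t]$ are compact and open. So $T$ is locally compact.
\item[(T6)] If $C\subset T$ is a chain without a largest element that is contained in a closed set $K$, and $\sup C$ exists, then $\sup C\in K$.
\item[(T7)] Every compact set is contained in a finite union of intervals $[o,t_i]$. Hence it contains only finitely many of the nodes $z_j$, and $T$ is not compact.
\item[(T8)] If $F,G\subset T$ are finite and disjoint and $F\ne\emptyset$, there is a compact open set $S$ with $F\subset S$ and $S\cap G=\emptyset$.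
\end{enumerate}

For (T5), incomparable nodes $s,t$ are separated by $(s\wedge t,s]$ and $(s\wedge t,t]$, and nodes $s<t$ by $[o,s]$ and $(s,t]$; here $[o,s]=\{o\}\cup(o,s]$ is open. Given an open cover of $[o,t]$, suppose that some $[o,r]$ with $r\le t$ has no finite subcover, and take the least such $r$. Then $r\neq o$, some member of the cover contains a set $(s,r]$ with $s<r$, and $[o,s]$ has a finite subcover, a contradiction. So $[o,t]$ is compact, and $(s,t]=[o,t]\setminus[o,s]$ is a closed subset of it. For (T6), every neighborhood $(r,\sup C]$ meets $C$ by (T2). For (T7), the intervals $[o,t]$ form an open cover of $T$, and each contains at most one $z_j$. For (T8), take the union over $t\in F$ of the following sets: $\{t\}$ if $t$ is not a limit node, and $(s,t]$ if $t$ is a limit node, where $s<t$ lies above all elements of the finite set $G\cap[o,t)$.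

The indicator function of a compact open set belongs to $X=C_0(T)$. The functions $\mathbf 1_{\{v\}}$, with $v$ a successor node, form an uncountable family with mutual distance $1$, so $X$ is not separable.

\subsection*{The dual space}
Let $\delta_t$ be the evaluation functional at $t$.

\begin{lemma}\label{lem:dual}
$X^*=\ell_1(T)$: every $f\in X^*$ is given by a family $(f_t)_{t\in T}$ with $f(x)=\sum_tf_t\,x(t)$, and its norm is $\|f\|_1=\sum_t|f_t|<\infty$.
\end{lemma}

\begin{proof}
By the Riesz representation theorem, $X^*$ is the space of finite regular signed Borel measures on $T$ with the total variation norm. We have to show that every such measure is purely atomic; compare Rudin~\cite{Rudin}. The space $T$ is \emph{scattered}, that is, every nonempty $A\subset T$ has a relatively isolated point: by (T1) the set $A$ has a minimal element $a$, and $[o,a]\cap A=\{a\}$.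

Let $\nu\ge0$ be a finite regular measure with $\nu(\{t\})=0$ for all $t$. The union $N$ of all open $\nu$-null sets is $\nu$-null, because each of its compact subsets is covered by finitely many such sets and $\nu$ is inner regular. If $\nu\neq0$, then $T\setminus N$ is nonempty and has a relatively isolated point $q$. So there is an open set $O$ with $O\setminus N=\{q\}$. Then $\nu(O)=\nu(\{q\})=0$, which gives $q\in N$, a contradiction. Hence $\nu=0$. For a general finite regular measure $\mu$, apply this to the variation of $\mu-\sum_t\mu(\{t\})\delta_t$.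
\end{proof}

We treat $f\in\ell_1(T)$ as a measure and write $f(A)=\sum_{t\in A}f_t$ and $|f|(A)=\sum_{t\in A}|f_t|$ for $A\subset T$, so that $f(\mathbf 1_S)=f(S)$ for compact open $S$. Two consequences of Lemma~\ref{lem:dual} are used throughout: the finitely supported functionals are dense in $X^*$, and $f_{t^\frown j}\to0$ as $j\to\infty$ for every $f\in X^*$ and $t\in T$.

\section{A ball generated by initial intervals}\label{sec:A}

Let $\lambda$, $x_t$ and $B$ be as in Theorem~\ref{thm:A}, and put
\[
\varphi(f)=\sup_{t\in T}f(x_t)=\sup_{t\in T}f([o,t]).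
\]
Since $\lambda B_\infty\subset B\subset B_\infty$, the set $B$ is the unit ball of an equivalent norm with $\|\cdot\|_B\ge\|\cdot\|_\infty$, and the dual norm is
\begin{equation}\label{eq:dualA}
\|f\|_B^*=\max\{\varphi(f),\ \varphi(-f),\ \lambda\|f\|_1\}.
\end{equation}
The term $\lambda B_\infty$ is there to make the norm equivalent: for $f=\sum_{j<n}\delta_{z_j}$ one has $\sup_t|f(x_t)|=1$ but $\|f\|_1=n$, so the vectors $\pm x_t$ alone do not generate a neighborhood of $0$. One functional shows the whole mechanism.

\begin{example}\label{ex:branch}
For $k\le\omega$ let $t_k$ be the node of length $k$ all of whose values are $0$, and let $f=\sum_{k<\omega}2^{-k}\delta_{t_k}$. Then $f(x_s)$ is the sum of $2^{-k}$ over those $k<\omega$ with $t_k\le s$. So $\varphi(f)=2$, $\varphi(-f)=-1$, $\lambda\|f\|_1=2\lambda<2$, and $\|f\|_B^*=2$. The maximizing sequence $x_{t_k}$ has no Cauchy subsequence, since its terms are at supremum distance $1$ from one another. Nevertheless, for each finite $k$ two things hold: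
\[
\sup_{s\not\ge t_k}f(x_s)\le\sum_{i<k}2^{-i}<\varphi(f),\qquad |f|(T_{>t_k})=2^{-k}.
\]
The first says that every almost maximizing $x_s$ has $s\ge t_k$. The second says that $f(x_s)$ hardly depends on $s$ once $s\ge t_k$. The supremum $t_\omega$ of the $t_k$ is a node, and $f(x_{t_\omega})=2$. The slices determined by $f$ are not small: each of them contains all the points $x_s$ with $s=t_\omega{}^\frown j$, $j\in\omega$.
\end{example}

For each node the two displayed properties are open conditions on $f$, and we shall see that they can be produced by arbitrarily small perturbations.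

\begin{proof}[Proof of Theorem~\ref{thm:A}]
\emph{Step 1: $B$ is non-dentable.} A slice $S(B,f,\alpha)$ contains a generator $y$. If $y=\pm x_t$, then the points $\pm x_{t^\frown j}=y\pm\mathbf 1_{\{t^\frown j\}}$, with the same sign, lie in the slice for all large $j$, because $f_{t^\frown j}\to0$. Two of them are at supremum distance $1$. If $y\in\lambda B_\infty$, reset the value of $y$ at the isolated point $z_j$ to $\lambda$ or to $-\lambda$. The two resulting functions $y+(\pm\lambda-y(z_j))\mathbf 1_{\{z_j\}}$ belong to $\lambda B_\infty$ and are at supremum distance $2\lambda$. The value of $f$ changes by at most $2\lambda|f_{z_j}|$, so both lie in the slice for large $j$. Since $\|\cdot\|_B\ge\|\cdot\|_\infty$, every slice has $\|\cdot\|_B$-diameter at least $\min(1,2\lambda)$, and Lemma~\ref{lem:slices} applies.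

\emph{Step 2: the open sets.} Let
\[
W=\{f\in X^*:\ \varphi(f)>\max(\varphi(-f),\lambda\|f\|_1)\}.
\]
On $W$ the dual norm equals $\varphi$. The function $\varphi$ is $1$-Lipschitz for $\|\cdot\|_1$, so $W$ is open. It contains $\delta_o$, because $\varphi(\delta_o)=1$, $\varphi(-\delta_o)=-1$ and $\lambda<1$. For $m\ge1$ let $U_m$ be the set of $f\in X^*$ for which there is $t\in T$ with
\begin{equation}\label{eq:UA}
\sup_{s\not\ge t}f(x_s)<\varphi(f)\qquad\text{and}\qquad|f|(T_{>t})<\frac1m,
\end{equation}
where $\sup\emptyset=-\infty$. For fixed $t$ the quantities in \eqref{eq:UA} are $1$-Lipschitz functions of $f$ (the supremum is constantly $-\infty$ if $t=o$), so $U_m$ is a union of open sets.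

\emph{Step 3: $U_m$ is dense.} Let $f$ have finite support $F$ and let $\theta>0$. The map $s\mapsto f(x_s)$ takes finitely many values; let $t_0$ maximize it. By (T3) choose $t=t_0{}^\frown j$ that is not $\le$ any element of $F$, and put $g=f+\theta\delta_t$. Let $s\ge t$. An element of $F\cap[o,s]$ is comparable with $t$ and is not $\ge t$, so it is $\le t_0$. Thus $F\cap[o,s]=F\cap[o,t_0]$ and $g(x_s)=\varphi(f)+\theta$. If $s\not\ge t$, then $g(x_s)=f(x_s)\le\varphi(f)$. So $\varphi(g)=\varphi(f)+\theta$ and the first condition in \eqref{eq:UA} holds for $g$ and $t$. The second holds because $|g|(T_{>t})=0$. Hence $g\in U_m$ and $\|g-f\|_1=\theta$.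

\emph{Step 4: every $f\in W\cap\bigcap_mU_m$ attains its norm.} Let $t_m$ be a node satisfying \eqref{eq:UA} for $f$ and $m$. Given $M$, there is $s$ with $f(x_s)>\sup_{r\not\ge t_m}f(x_r)$ for all $m\le M$, and such an $s$ lies above $t_1,\dots,t_M$. By (T1) the $t_m$ are pairwise comparable, and by (T2) the supremum $t=\sup_mt_m$ exists in $T$. For each $m$ choose $s_m\ge t_m$ with $f(x_{s_m})>\varphi(f)-1/m$. Since $x_{s_m}-x_t=\mathbf 1_{(t_m,s_m]}-\mathbf 1_{(t_m,t]}$,
\[
|f(x_{s_m})-f(x_t)|\le|f|((t_m,s_m])+|f|((t_m,t])<\frac2m .
\]
So $f(x_t)>\varphi(f)-3/m$ for all $m$, and $f(x_t)=\varphi(f)=\|f\|_B^*$ with $x_t\in B$.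

\emph{Conclusion.} We have $W\subset A(X,\|\cdot\|_B)\cup\bigcup_m(X^*\setminus U_m)$, and each $X^*\setminus U_m$ is closed and nowhere dense. If $A(X,\|\cdot\|_B)$ were of the first category, so would be the nonempty open set $W$, contrary to Baire's theorem.
\end{proof}

\begin{remark}[the height of the tree]\label{rem:height}
The proof needs every node to have infinitely many immediate successors (Steps 1 and 3) and every countable chain to have a supremum (Step 4). Shorter trees lose one of the two properties. If only nodes of finite length are allowed, the tree is countable and discrete, Steps 1--3 are unchanged, and the space is separable, so the conclusion is false by Proposition~\ref{prop:separable}; what breaks is the supremum in Step 4. If only nodes of length at most a fixed $\alpha<\omega_1$ are allowed, let $t$ be a node of length $\alpha$. Then $\delta_t(x_t)=1$ and $\delta_t\le\lambda$ on all other generators. A point $x=\mu x_t+(1-\mu)y$, with $y$ a convex combination of the other generators and $\delta_t(x)>1-\varepsilon$, satisfies $(1-\mu)(1-\lambda)<\varepsilon$, so $\|x-x_t\|_B<2\varepsilon/(1-\lambda)$.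 The ball then has arbitrarily small slices.
\end{remark}

\begin{remark}[the set $A(X)$ in Theorem~\ref{thm:A} is not residual]\label{rem:notresidual}
Let $V$ be the open set of all $f$ with $\lambda\|f\|_1>\max(\varphi(f),\varphi(-f))$. It contains $\sum_{j<n}\delta_{z_j}$ when $\lambda n>1$. Let $f\in V$ attain its norm $\lambda\|f\|_1$ at $x\in B$, and write $x=\lim_k(\mu_kc_k+(1-\mu_k)b_k)$ with $\mu_k\in[0,1]$, $b_k\in\lambda B_\infty$ and $c_k$ a convex combination of the $\pm x_t$. Applying $f$ forces $\mu_k\to0$, so $x=\lim_k b_k\in\lambda B_\infty$ and $|x(t)|=\lambda$ whenever $f_t\neq0$. The set $\{|x|\ge\lambda\}$ is compact, so by (T7) $f_{z_j}=0$ for all large $j$. Thus $A(X)\cap V$ is covered by the proper closed subspaces $\{f:f_{z_j}=0\text{ for all }j\ge N\}$ and is of the first category.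
\end{remark}

The obstacle is visible here. To be equivalent to the supremum norm, the dual norm must see mass on many incomparable nodes. A functional with mass on infinitely many $z_j$ can then always gain a little by using one more $z_j$, and no element of $C_0(T)$ uses infinitely many. To prove Theorem~\ref{thm:B} we discard $\lambda B_\infty$, generate the ball by indicators of \emph{all} compact open sets, and charge a price for each additional branch. The next section makes ``number of branches'' precise.

\section{Compact open sets and their ends}\label{sec:ends}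

Let $\mathcal K$ be the family of nonempty compact open subsets of $T$. A node $t\in S\in\mathcal K$ is an \emph{end} of $S$ if no immediate successor of $t$ belongs to $S$. Let $E(S)$ be the set of ends and $n(S)=|E(S)|$.

\begin{lemma}\label{lem:ends}
Let $S\in\mathcal K$.
\begin{enumerate}
\item[(i)] For each $s\in S$ there is $e\in E(S)$ with $e\ge s$ and $[s,e]\subset S$. The set $E(S)$ is finite and nonempty.
\item[(ii)] If $S$ contains $k$ pairwise incomparable nodes, then $n(S)\ge k$.
\item[(iii)] For $e\in E(S)$ let $m_e=\min\{s\le e:[s,e]\subset S\}$. Then $m_e$ is not a limit node, $m_e^-\notin S$ if $m_e\ne o$, and $S=\bigcup_{e\in E(S)}[m_e,e]$.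
\end{enumerate}
\end{lemma}

\begin{proof}
By (T7), $S\subset[o,t_1]\cup\dots\cup[o,t_q]$ for some nodes $t_i$.

(i) Let $Q=\{r\ge s:[s,r]\subset S\}$; it contains $s$. For each $i$ with $Q_i=Q\cap[o,t_i]\ne\emptyset$ let $r_i=\sup Q_i$. We claim that $r_i\in Q_i$. Otherwise $Q_i$ has no largest element, so $[s,r_i)\subset S$ by (T2) and $r_i\in S$ by (T6), which gives $r_i\in Q_i$ after all. Let $e$ be maximal among the finitely many $r_i$. If $r\in Q$ and $r>e$, then $r\in Q_l$ for some $l$ and $r_l\ge r>e$, which is impossible. So $e$ is maximal in $Q$, and no immediate successor of $e$ lies in $S$.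

If $E(S)$ were infinite, some well-ordered chain $[o,t_i]$ would contain ends $e_1<e_2<\cdots$. Their supremum $e$ is a limit node and lies in $S$ by (T6). Since $S$ is open, $(r,e]\subset S$ for some $r<e$. For large $k$ we have $r<e_k<e$, and the immediate successor of $e_k$ below $e$ lies in $S$, a contradiction.

(ii) By (T1), the ends that (i) assigns to incomparable nodes are different.

(iii) If $m_e$ were a limit node, then $(r,m_e]\subset S$ for some $r<m_e$, and the immediate successor of $r$ below $m_e$ would contradict the minimality of $m_e$. So would $m_e^-\in S$. If $s\in S$ and $e$ is as in (i), then $m_e\le s\le e$.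
\end{proof}

So $n(S)=1$ exactly when $S$ is an interval $[m,e]$ with $m$ not a limit node; the sets $[o,t]$ of Theorem~\ref{thm:A} are of this kind. Ends can be comparable: both nodes of $S=\{o,(0,0)\}$ are ends. The next lemma generalizes the move from $x_t$ to $x_{t^\frown j}$. It keeps the number of ends and makes the ends incomparable.

\begin{lemma}\label{lem:push}
Let $S\in\mathcal K$ and $E(S)=\{e_1,\dots,e_n\}$, and for each $i$ let $e_i'$ be an immediate successor of $e_i$ that is not $\le$ any $e_l$. Then the $e_i'$ are $n$ pairwise incomparable nodes outside $S$, the set $S'=S\cup\{e_1',\dots,e_n'\}$ belongs to $\mathcal K$, and $E(S')=\{e_1',\dots,e_n'\}$. In particular $n(S')=n(S)$.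
\end{lemma}

\begin{proof}
Every element of $S$ is $\le$ some $e_l$, so $e_i'\notin S$. The $e_i'$ have distinct immediate predecessors, so they are distinct, and $e_i'<e_l'$ would give $e_i'\le e_l$. Successor nodes are isolated, so $S'\in\mathcal K$. An immediate successor $u$ of $e_i'$ is not in $S$, since otherwise $e_i'<u\le e_l$ for some $l$, and it is not one of the $e_l'$ by incomparability. So $e_i'\in E(S')$. No element of $S$ is an end of $S'$: the node $e_i$ has the successor $e'_i$ in $S'$, and the elements of $S\setminus E(S)$ have a successor in $S$.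
\end{proof}

Let $\mathcal K_0$ be the family of those $S\in\mathcal K$ whose ends are pairwise incomparable. For $S\in\mathcal K_0$ put
\[
S^\uparrow=\bigcup_{e\in E(S)}T_{>e},
\]
and say that $R$ \emph{prolongs} $S$, written $R\succeq S$, if $R=S\cup\bigcup_{e\in E(S)}(e,r_e]$ for some nodes $r_e\ge e$. For $S=[o,t]$ we have $S^\uparrow=T_{>t}$, and the prolongations of $S$ are the intervals $[o,s]$ with $s\ge t$. So these two notions are the analogues of the two conditions in \eqref{eq:UA}.

\begin{lemma}\label{lem:prolong}
Let $S\in\mathcal K_0$ and $R=S\cup\bigcup_{e\in E(S)}(e,r_e]\succeq S$.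
\begin{enumerate}
\item[(i)] $R\cap T_{\ge e}=[e,r_e]$ for every $e\in E(S)$, and the sets $S$ and $(e,r_e]$, $e\in E(S)$, are pairwise disjoint.
\item[(ii)] For $e,e'\in E(S)$ we have $e\le r_{e'}$ if and only if $e=e'$.
\item[(iii)] $R\in\mathcal K_0$, $E(R)=\{r_e:e\in E(S)\}$, $n(R)=n(S)$, and $S\subset R\subset S\cup S^\uparrow$.
\item[(iv)] If $e\le c_e\le r_e$ for all $e\in E(S)$, then $S\cup\bigcup_e(e,c_e]=R\setminus\bigcup_eT_{>c_e}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) No element of $S$ lies strictly above an end $e$: it would be $\le$ some end $e'$, giving $e<e'$. If $e'\ne e$, no node lies above both $e$ and $e'$, by (T1). Both assertions follow.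

(ii) If $e\le r_{e'}$, then $e$ and $e'$ have a common upper bound, so $e=e'$.

(iii) $R$ is a finite union of compact open sets. An immediate successor of $r_e$ lies in $T_{\ge e}\setminus[e,r_e]$, so $r_e\in E(R)$ by (i). Every other element of $R$ lies in some $[e,r_e)$ or in $S\setminus E(S)$ and has an immediate successor in $R$. If $r_e\le r_{e'}$, then $e\le r_{e'}$ and $e=e'$ by (ii). So the $r_e$ are distinct and pairwise incomparable. The inclusions hold by definition.

(iv) By (i), $R\cap T_{>c_e}=(c_e,r_e]$. Removing these sets from the disjoint union in (i) leaves $S\cup\bigcup_e(e,c_e]$.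
\end{proof}

In Step 3 of the proof of Theorem~\ref{thm:A}, a single point mass forced the almost maximizing intervals to pass through $t$. Now we want finitely many point masses to force the almost maximizing sets to prolong $S$, so we need a finite test for the relation $R\succeq S$. Suppose that $R$ contains $E(S)$ and has the same number of ends as $S$. It can still fail to prolong $S$ in three ways. It may start below some $m_e$; requiring $m_e^-\notin R$ prevents this. It may start above $m_e$; requiring $m_e\in R$ prevents this. Or it may have a gap inside $[m_e,e]$. The node just below a gap is usually an additional end of $R$, which the count of ends forbids, but not if $R$ continues from that node toward another end. For instance, $S=\{o,(0),(0,0),(1)\}$ and $R=S\setminus\{(0)\}$ have the same ends $(0,0)$ and $(1)$, and both contain $o=m_e$, but $R$ does not prolong $S$. So the nodes just above the branching points must be tested as well.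

For $S\in\mathcal K_0$ and distinct $e,e'\in E(S)$ let $c(e,e')$ be the immediate successor of $e\wedge e'$ that is $\le e$. Let $P(S)$, the set of \emph{pins} of $S$, consist of all ends $e$, all $m_e$, all $m_e^-$ with $m_e\ne o$, and all $c(e,e')$; see Figure~\ref{fig:pins}. The set $P(S)$ is finite. Every pin is $\le$ some end, and the ends are incomparable, so
\begin{equation}\label{eq:pinsup}
P(S)\cap S^\uparrow=\emptyset .
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.75]
\draw[gray] (0,0)--(0,1.9);
\draw[very thick] (0,1.9)--(0,3.1)--(-0.5,3.7)--(-1.6,5);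
\draw[very thick] (0,3.1)--(0.5,3.7)--(1.6,5);
\draw[thick,dashed] (-1.6,5)--(-2.3,6.2);
\draw[thick,dashed] (1.6,5)--(2.0,5.7);
\fill (0,1.9) circle (2.6pt) node[right] {$m_e=m_{e'}$};
\fill (-0.5,3.7) circle (2.6pt) node[left] {$c(e,e')$};
\fill (0.5,3.7) circle (2.6pt) node[right] {$c(e',e)$};
\fill (-1.6,5) circle (2.6pt) node[left] {$e$};
\fill (1.6,5) circle (2.6pt) node[right] {$e'$};
\draw[fill=white] (0,1.2) circle (2.6pt) node[right] {$m_e^-$};
\node[below] at (0,0) {$o$};
\node[right] at (0,2.95) {$e\wedge e'$};
\node[above] at (-2.3,6.2) {$r_e$};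
\node[above] at (2.0,5.7) {$r_{e'}$};
\end{tikzpicture}
\caption{A compact open set $S$ (thick lines) with two incomparable ends $e,e'$ in the tree with root $o$. The dots are the pins of $S$: filled if they belong to $S$, hollow if not. A compact open set with two ends that contains the filled pins and omits the hollow one is $S$ together with two intervals $(e,r_e]$ and $(e',r_{e'}]$ (dashed).}
\label{fig:pins}
\end{figure}

\begin{lemma}\label{lem:pins}
If $S\in\mathcal K_0$, $R\in\mathcal K$, $n(R)=n(S)$ and $R\cap P(S)=S\cap P(S)$, then $R\succeq S$.
\end{lemma}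

\begin{proof}
Since $E(S)\subset S\cap P(S)\subset R$, Lemma~\ref{lem:ends}(i) gives for each $e\in E(S)$ an end $r_e\ge e$ of $R$ with $[e,r_e]\subset R$. The $r_e$ are distinct because the $e$ are incomparable. As $n(R)=n(S)$, they are all the ends of $R$.

We claim that $[m_e,e]\subset R$ for every $e\in E(S)$. Otherwise let $s$ be the least element of $[m_e,e]\setminus R$. Since $m_e\in S\cap P(S)\subset R$, we have $s>m_e$ and $[m_e,s)\subset R$. By (T6), $s$ is not a limit node, so $s$ is a successor node and $s^-\in R$. By Lemma~\ref{lem:ends}(i) there is $e'\in E(S)$ with $s^-\le r_{e'}$ and $[s^-,r_{e'}]\subset R$. Since $s\notin R$, we have $s\not\le r_{e'}$. Hence $s\not\le e'$, and $e'\ne e$. The nodes $s^-$ and $e'$ lie below $r_{e'}$, so they are comparable, and $e'\le s^-$ would give $e'<e$. Therefore $s^-<e'$. Now $s^-$ is a common lower bound of $e$ and $e'$, while the next node $s$ of $[o,e]$ is not. So $s^-=e\wedge e'$ and $s=c(e,e')\in P(S)\cap S\subset R$, a contradiction.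

By Lemma~\ref{lem:ends}(iii) applied to $R$, we have $R=\bigcup_e[\mu_e,r_e]$, where $\mu_e$ is the least node with $\mu_e\le r_e$ and $[\mu_e,r_e]\subset R$. The claim gives $\mu_e\le m_e$. If $m_e=o$, then $\mu_e=m_e$. If $m_e\neq o$, then $m_e^-\in P(S)\setminus S$, so $m_e^-\notin R$ and again $\mu_e=m_e$. Hence $R=\bigcup_e[m_e,r_e]=S\cup\bigcup_e(e,r_e]$.
\end{proof}

\section{The weighted norm and its slices}\label{sec:norm}

We first identify the ball generated by the vectors $\pm\mathbf 1_S$, $S\in\mathcal K$. Since $T$ is not compact, every $x\in X$ takes values arbitrarily close to $0$, so $\inf x\le0\le\sup x$. It follows that $\|x\|_\infty\le p(x)\le2\|x\|_\infty$, and $p$, being sublinear and symmetric, is an equivalent norm. For $f\in X^*$ put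
\[
\pi_+(f)=\sum_t\max(f_t,0),\qquad\pi_-(f)=\pi_+(-f),\qquad p^*(f)=\max(\pi_+(f),\pi_-(f)).
\]

\begin{lemma}\label{lem:p}
For every $f\in X^*$,
\[
\sup_{p(x)\le1}f(x)=\sup_{S\in\mathcal K}|f(S)|=p^*(f).
\]
Consequently $\{p\le1\}=\overline{\mathrm{co}}\,\{\pm\mathbf 1_S:S\in\mathcal K\}$.
\end{lemma}

\begin{proof}
For $S\in\mathcal K$ we have $S\ne T$, so $p(\pm\mathbf 1_S)=1$, and the second quantity is at most the first. If $p(x)\le1$, put $b=-\inf x\in[0,1]$. Then $-b\le x\le1-b$, so
\begin{equation}\label{eq:b}
f(x)\le(1-b)\,\pi_+(f)+b\,\pi_-(f)\le p^*(f),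
\end{equation}
and the first quantity is at most the third. It remains to show $p^*(f)\le\sup_S|f(S)|$. Both sides are $1$-Lipschitz for $\|\cdot\|_1$, so we may assume that $f\neq0$ has finite support $F$. Replacing $f$ by $-f$ if necessary, let $p^*(f)=\pi_+(f)>0$. By (T8) there is $S\in\mathcal K$ with $S\cap F=\{t:f_t>0\}$, and $f(S)=p^*(f)$. Finally, two closed convex sets on which every functional has the same supremum are equal by the Hahn--Banach theorem.
\end{proof}

\begin{remark}[without weights]\label{rem:eta0}
For the norm $p$ itself, $A(X,p)$ is of the first category. Suppose $\pi_+(f)>\pi_-(f)$ and $f(x)=p^*(f)$ with $p(x)\le1$. Then \eqref{eq:b} forces $b=0$, so $0\le x\le1$ and $x(t)=1$ whenever $f_t>0$. By (T7), $f_{z_j}\le0$ for all large $j$. The case $\pi_->\pi_+$ reduces to this one by passing to $-f$. So $A(X,p)$ is covered by the closed hyperplane $\{f:\sum_tf_t=0\}=\{\pi_+=\pi_-\}$ and the closed sets $\{f:\pm f_{z_j}\le0\text{ for all }j\ge N\}$. The latter have empty interior: since $f_{z_j}\to0$, adding $\pm\theta\delta_{z_j}$ with $j$ large leaves the set.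
\end{remark}

We therefore multiply $\mathbf 1_S$ by a weight that depends on $n(S)$. The weight has to meet two competing demands. It should decrease strictly to $1$ as the number of ends grows, so that an additional end has a definite cost. It should decrease slowly, in the sense that $n$ times the weight is nondecreasing in $n$; this is what the computation of the diameter of slices will need. The choice $1+\eta/n$ satisfies both. Fix $\eta\in(0,1]$ and put
\[
w(S)=1+\frac{\eta}{n(S)}\in(1,1+\eta],\qquad B=\overline{\mathrm{co}}\,\{\pm w(S)\mathbf 1_S:S\in\mathcal K\}.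
\]
Remark~\ref{rem:eta0} shows that $\eta>0$ is essential; the upper bound $\eta\le1$ is a normalization and is not used below. Since $B$ is convex and symmetric and $w\ge1$, it contains all $\pm\mathbf 1_S$, hence $\{p\le1\}$ by Lemma~\ref{lem:p}. Since $p(w(S)\mathbf 1_S)\le1+\eta$, it is contained in $\{p\le1+\eta\}$. So $B$ is the unit ball of an equivalent norm with $p/(1+\eta)\le\|\cdot\|_B\le p$. For $\tau=\pm1$ and $R\in\mathcal K$ let
\[
v_f(\tau,R)=\tau\,w(R)\,f(R).
\]
The dual norm is
\[
\Phi(f)=\sup_{S\in\mathcal K}w(S)|f(S)|=\sup_{(\tau,R)}v_f(\tau,R).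
\]

\begin{example}\label{ex:price}
Let $f=\delta_{z_0}+a\,\delta_{z_1}$ with $0\le a\le1$. A set containing both $z_0$ and $z_1$ has at least two ends by Lemma~\ref{lem:ends}(ii), and $\{z_0,z_1\}$ has exactly two. Hence
\[
\Phi(f)=\max\bigl\{1+\eta,\ (1+\tfrac\eta2)(1+a)\bigr\},
\]
and the second end pays for itself only if $a>\eta/(2+\eta)$. This is stable. Let $f=\delta_{z_0}+g$ with $\|g\|_1\le\rho$ and $g$ otherwise arbitrary. Then $v_f(1,\{z_0\})\ge(1+\eta)(1-\rho)$, while $v_f(\tau,R)\le(1+\eta/2)(1+\rho)$ if $n(R)\ge2$, and $v_f(\tau,R)\le(1+\eta)\rho$ if $\tau=-1$ or $z_0\notin R$. For small $\rho$, all almost maximizing pairs have $\tau=1$ and $R$ an interval containing $z_0$, even if $g_{z_j}>0$ for every $j$.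
\end{example}

\begin{proposition}\label{prop:diam}
Every slice of $B$ has $\|\cdot\|_B$-diameter $2$.
\end{proposition}

\begin{proof}
The diameter is at most $2$. A slice $S(B,f,\alpha)$ contains a generator: there are $\sigma=\pm1$ and $S\in\mathcal K$ with $v_f(\sigma,S)>\Phi(f)-\alpha$. Let $E(S)=\{e_1,\dots,e_n\}$. We push the ends up in two different ways. By (T3) and because $f_{e_i{}^\frown j}\to0$, we can choose for each $i$ two different immediate successors $e_i',e_i''$ of $e_i$, not $\le$ any $e_l$, with $|f_{e_i'}|$ and $|f_{e_i''}|$ so small that for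
\[
S'=S\cup\{e_1',\dots,e_n'\},\qquad S''=S\cup\{e_1'',\dots,e_n''\}
\]
the vectors $x'=\sigma w(S)\mathbf 1_{S'}$ and $x''=\sigma w(S)\mathbf 1_{S''}$ satisfy $f(x'),f(x'')>\Phi(f)-\alpha$. By Lemma~\ref{lem:push}, $n(S')=n(S'')=n$. So $w(S')=w(S'')=w(S)$, the vectors $x',x''$ are generators of $B$, and they lie in the slice.

To bound $\|x'-x''\|_B$ from below we test against
\[
g=\frac1n\sum_{i=1}^n\bigl(\delta_{e_i'}-\delta_{e_i''}\bigr).
\]
The $2n$ nodes $e_i',e_i''$ are distinct and lie outside $S$, so $g(S')=1$, $g(S'')=-1$ and $|g(x'-x'')|=2w(S)$. Let $R\in\mathcal K$ contain exactly $k'$ of the $e_i'$ and $k''$ of the $e_i''$, and let $k=\max(k',k'')$. If $k=0$, then $g(R)=0$. If $k\ge1$, then $|g(R)|=|k'-k''|/n\le k/n$. The $e_i'$ are pairwise incomparable, and so are the $e_i''$, so $n(R)\ge k$ by Lemma~\ref{lem:ends}(ii). Therefore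
\[
w(R)|g(R)|\le\Bigl(1+\frac\eta k\Bigr)\frac kn=\frac{k+\eta}n\le\frac{n+\eta}n=w(S).
\]
Thus $\Phi(g)\le w(S)$ and $\|x'-x''\|_B\ge2w(S)/\Phi(g)\ge2$.
\end{proof}

Together with Lemma~\ref{lem:slices}, this proves part (1) of Theorem~\ref{thm:B}.

\section{The norm attaining functionals are residual}\label{sec:residual}

For $m\ge1$ let $U_m$ be the set of $f\in X^*$ for which there are $S\in\mathcal K_0$, $\sigma=\pm1$ and $\beta>0$ such that
\begin{enumerate}
\item[(a)] $v_f(\tau,R)>\Phi(f)-\beta$ implies $\tau=\sigma$ and $R\succeq S$;
\item[(b)] $|f|(S^\uparrow)<1/m$.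
\end{enumerate}
We show that each $U_m$ is open and dense and that every $f\in\bigcap_mU_m$ attains its norm. By Baire's theorem $\bigcap_mU_m$ is then a dense $G_\delta$ set contained in $A(X,\|\cdot\|_B)$, which is part (2) of Theorem~\ref{thm:B}.

\begin{lemma}\label{lem:open}
Each $U_m$ is open.
\end{lemma}

\begin{proof}
Let $(S,\sigma,\beta)$ witness $f\in U_m$ and let $\|g-f\|_1\le\rho$. Then $|v_g(\tau,R)-v_f(\tau,R)|$ and $|\Phi(g)-\Phi(f)|$ are at most $(1+\eta)\rho$, and $|g|(S^\uparrow)\le|f|(S^\uparrow)+\rho$. If $4(1+\eta)\rho\le\beta$, then $v_g(\tau,R)>\Phi(g)-\beta/2$ implies $v_f(\tau,R)>\Phi(f)-\beta$. So $(S,\sigma,\beta/2)$ witnesses $g\in U_m$ as soon as also $\rho<1/m-|f|(S^\uparrow)$.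
\end{proof}

\begin{lemma}\label{lem:dense}
Each $U_m$ is dense.
\end{lemma}

\begin{proof}
It suffices to approximate a functional $f\neq0$ with finite support $F$.

\emph{The maximum is attained, with a gap.} The numbers $f(R)$ take finitely many values, but the weights take infinitely many, so an argument is needed. As in the proof of Lemma~\ref{lem:p} there is $S_0\in\mathcal K$ with $|f(S_0)|=p^*(f)>0$, so $\Phi(f)\ge w(S_0)p^*(f)>p^*(f)$. Let $\gamma=\frac12(\Phi(f)+p^*(f))$. If $v_f(\tau,R)\ge\gamma$, then $w(R)p^*(f)\ge\gamma$, that is, $\eta/n(R)\ge\gamma/p^*(f)-1>0$, so $n(R)$ is bounded. Hence $v_f$ takes only finitely many values in $[\gamma,\infty)$. Since $\Phi(f)>\gamma$, the set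
\[
\mathcal M=\{(\tau,R):\ v_f(\tau,R)=\Phi(f)\}
\]
is nonempty, and there is $\kappa>0$ with $v_f\le\Phi(f)-\kappa$ outside $\mathcal M$.

\emph{The choice of $S$.} We shall add to $f$ a small functional $\theta\sigma h$ that rewards agreement with $S$ on the pins. In $v_g$ the reward is multiplied by $w(R)$, so a maximizer with fewer ends than $S$ could profit more than $S$ does. To exclude this, choose $(\sigma,R_0)\in\mathcal M$ with $n:=n(R_0)$ minimal among the members of $\mathcal M$. Let $E(R_0)=\{e_1,\dots,e_n\}$, choose by (T3) immediate successors $e_i'$ of $e_i$ that are not $\le$ any element of $E(R_0)\cup F$, and put $S=R_0\cup\{e_1',\dots,e_n'\}$. By Lemma~\ref{lem:push}, $S\in\mathcal K_0$, $E(S)=\{e_1',\dots,e_n'\}$ and $n(S)=n$. No element of $F$ is $\ge e_i'$. Hence $f(S)=f(R_0)$, so that $(\sigma,S)\in\mathcal M$, and $F\cap S^\uparrow=\emptyset$. By the choice of $n$,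
\begin{equation}\label{eq:min}
n(R)\ge n\quad\text{and}\quad w(R)\le w(S)\qquad\text{for all }(\tau,R)\in\mathcal M .
\end{equation}

\emph{The perturbation.} Let $P=P(S)$, let $L=(1+\eta)|P|+1$, and put
\[
h=L\sum_{u\in P\cap S}\delta_u-\sum_{u\in P\setminus S}\delta_u,\qquad H=h(S)=L\,|P\cap S|\ge L\ge1 .
\]
For $R\in\mathcal K$ we have $h(R)=H$ if $R\cap P=S\cap P$. Otherwise $R$ misses a pin in $S$ or contains a pin outside $S$, and $h(R)\le H-1$. In all cases $-h(R)\le|P|$. The large coefficient $L$ is there to defeat maximizers of the opposite sign, which gain from the negative part of $h$. Let $0<\theta\le\kappa/((1+\eta)\|h\|_1)$ and $g=f+\theta\sigma h$. Then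
\[
v_g(\tau,R)=v_f(\tau,R)+\theta\,\tau\sigma\,w(R)h(R),\qquad V:=v_g(\sigma,S)=\Phi(f)+\theta w(S)H\le\Phi(g),
\]
and $V\ge\Phi(f)+\theta L\ge\Phi(f)+\theta$. By \eqref{eq:min}, every pair $(\tau,R)$ falls into one of five cases.
\begin{enumerate}
\item[1.] $(\tau,R)\notin\mathcal M$. Then $v_g(\tau,R)\le\Phi(f)-\kappa+\theta(1+\eta)\|h\|_1\le\Phi(f)\le V-\theta$.
\item[2.] $(\tau,R)\in\mathcal M$ and $\tau=-\sigma$. Then $v_g(\tau,R)\le\Phi(f)+\theta(1+\eta)|P|=\Phi(f)+\theta(L-1)\le V-\theta$.
\item[3.] $(\tau,R)\in\mathcal M$, $\tau=\sigma$ and $R\cap P\ne S\cap P$. Since $H-1\ge0$, \eqref{eq:min} gives $w(R)h(R)\le w(R)(H-1)\le w(S)(H-1)$. So $v_g(\tau,R)\le V-\theta w(S)\le V-\theta$.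
\item[4.] $(\tau,R)\in\mathcal M$, $\tau=\sigma$, $R\cap P=S\cap P$ and $n(R)>n$. Then $w(S)-w(R)\ge\frac\eta n-\frac\eta{n+1}$, so $v_g(\tau,R)=\Phi(f)+\theta w(R)H\le V-\dfrac{\theta H\eta}{n(n+1)}$.
\item[5.] $(\tau,R)\in\mathcal M$, $\tau=\sigma$, $R\cap P=S\cap P$ and $n(R)=n$. Then $R\succeq S$ by Lemma~\ref{lem:pins}.
\end{enumerate}
Let $\beta=\min\{\theta,\ \theta H\eta/(n(n+1))\}>0$. If $v_g(\tau,R)>\Phi(g)-\beta\ge V-\beta$, only case 5 is possible, so (a) holds for $g$. The support of $g$ lies in $F\cup P$, which misses $S^\uparrow$ by the choice of $S$ and by \eqref{eq:pinsup}. So $|g|(S^\uparrow)=0$ and (b) holds. Thus $g\in U_m$, and $\|g-f\|_1=\theta\|h\|_1$ can be made arbitrarily small.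
\end{proof}

The strict decrease of the weight to $1$ entered twice: in the bound on $n(R)$ for almost maximizing sets, and in case 4.

\begin{lemma}\label{lem:attain}
Every $f\in\bigcap_mU_m$ attains its norm $\Phi(f)$ on $B$.
\end{lemma}

\begin{proof}
Let $(S_m,\sigma_m,\beta_m)$ witness $f\in U_m$. For each $M\ge1$ choose $(\tau_M,R_M)$ with
\[
v_f(\tau_M,R_M)>\Phi(f)-\min(\beta_1,\dots,\beta_M,1/M).
\]
By (a), $\tau_M=\sigma_m$ and $R_M\succeq S_m$ for all $m\le M$. So all $\sigma_m$ and $\tau_M$ equal one sign $\sigma$, and by Lemma~\ref{lem:prolong}(iii) all $n(S_m)$ and $n(R_M)$ equal one number $n$. In Theorem~\ref{thm:A} the witnesses formed one chain. Here the ends of the $S_m$ have to be sorted into $n$ chains. The sets $S_m$ need not prolong one another, so we sort them through their common prolongations $R_M$.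

\emph{Sorting the ends.} Let $E(S_1)=\{e_1^1,\dots,e_n^1\}$. Since $R_M\succeq S_1$, we can write $E(R_M)=\{r_1^M,\dots,r_n^M\}$ with $r_i^M\ge e_i^1$. Let $m\le M$. By Lemma~\ref{lem:prolong}(ii),(iii) for $R_M\succeq S_m$, each $e\in E(S_m)$ lies below exactly one $r_i^M$, and $e\mapsto i$ is a bijection of $E(S_m)$ onto $\{1,\dots,n\}$. We call $i$ the $M$-label of $e$ and claim that it does not depend on $M\ge m$. Suppose that $e\le r_i^M$ and $e\le r_l^{M'}$ with $l\ne i$. Then $e$ is comparable with $e_i^1$, both being below $r_i^M$, and with $e_l^1$, both being below $r_l^{M'}$. The nodes $e_i^1$ and $e_l^1$ are incomparable. So $e$ cannot lie above both of them, by (T1), and it cannot lie above one and below the other. Hence $e\le e_i^1$ and $e\le e_l^1$. Then $e\le r_i^M$ and $e\le e_l^1\le r_l^M$, so $e$ lies below two ends of $R_M$, a contradiction.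

We may thus write $E(S_m)=\{e_1^m,\dots,e_n^m\}$ with $e_i^m\le r_i^M$ for all $M\ge m$; for $m=1$ this is the numbering already chosen. For fixed $i$, any two nodes $e_i^m,e_i^{m'}$ lie below $r_i^{\max(m,m')}$ and are comparable. By (T2) the supremum $e_i=\sup_me_i^m$ exists in $T$.

\emph{The limit set.} Let $R_\infty=S_1\cup\bigcup_i(e_i^1,e_i]$. We claim that $R_\infty\succeq S_m$ for every $m$. Fix $m$ and let $c_i=\max(e_i^1,e_i^m)$, so that $c_i\le r_i^m$ and $c_i\le e_i$. Lemma~\ref{lem:prolong}(iv), applied to $R_m\succeq S_1$ and to $R_m\succeq S_m$, gives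
\[
S_1\cup\bigcup_i(e_i^1,c_i]\;=\;R_m\setminus\bigcup_iT_{>c_i}\;=\;S_m\cup\bigcup_i(e_i^m,c_i].
\]
Adding $\bigcup_i(c_i,e_i]$ to the two outer sets yields $R_\infty=S_m\cup\bigcup_i(e_i^m,e_i]$, which is the claim.

\emph{The value at the limit set.} By Lemma~\ref{lem:prolong}(iii), $R_\infty\in\mathcal K$ and $n(R_\infty)=n=n(R_m)$, so $w(R_\infty)=w(R_m)$. Both $R_\infty$ and $R_m$ lie between $S_m$ and $S_m\cup S_m^\uparrow$, so their symmetric difference is contained in $S_m^\uparrow$, and (b) gives $|f(R_\infty)-f(R_m)|\le|f|(S_m^\uparrow)<1/m$. Therefore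
\[
v_f(\sigma,R_\infty)\ge v_f(\sigma,R_m)-\frac{1+\eta}m\ge\Phi(f)-\frac{2+\eta}m\qquad(m\ge1).
\]
Hence $f$ takes the value $\Phi(f)$ at the point $\sigma w(R_\infty)\mathbf 1_{R_\infty}\in B$.
\end{proof}

Lemmas~\ref{lem:open}, \ref{lem:dense} and \ref{lem:attain} prove part (2), and the proof of Theorem~\ref{thm:B} is complete.

\begin{thebibliography}{9}

\bibitem{Rudin} Rudin, Proc. Amer. Math. Soc. \textbf{8} (1957).

\end{thebibliography}
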